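\title{A linear lower bound for the density of coverings of the sphere by equal balls}

\begin{abstract}
We prove that for every $d\ge2$, every covering of the unit sphere $S^d$ by equal spherical balls of radius less than $\pi/2$ has density at least $d/300$. The order $d$ cannot be improved uniformly in the radius, the best constant is less than $0.3174$, and the statement fails for radius $\pi/2$. For small radii we obtain a bound that tends to $(d+1)e^{-3/2}$ as the radius tends to $0$. The proof cuts the sphere into simplices spanned by the centers, writes the share of each vertex as an expectation over the simplex, and bounds it by Jensen's inequality. The moments that this requires come from the flat simplex when the radius is small, and from the Gaussian measure on the cone over the simplex in general.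
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $d\ge2$ and let $S^d$ be the unit sphere in $\mathbb R^{d+1}$, with the angular metric $\angle(x,y)=\arccos\langle x,y\rangle$ and the standard $d$-dimensional volume $V$. The \emph{spherical ball} of radius $\varphi$ centered at $x\in S^d$ is $B(x,\varphi)=\{y\in S^d:\angle(x,y)\le\varphi\}$. Balls $B(x_1,\varphi),\dots,B(x_n,\varphi)$ form a \emph{covering} if their union is $S^d$, and the \emph{density} of the covering is
\[
n\,\gamma_d(\varphi),\qquad\text{where}\quad \gamma_d(\varphi)=\frac{V(B(x,\varphi))}{V(S^d)}.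
\]
The density is the mean number of balls that contain a uniformly random point of the sphere, so it is always at least $1$. The following question, which has been posed as an open problem, asks how much overlap the dimension forces.

\begin{quote}
Is there an absolute constant $c>0$ such that for every $d\ge2$ and every $\varphi\in(0,\pi/2)$, every covering of $S^d$ by balls of radius $\varphi$ has density at least $cd$?
\end{quote}

Both ends of the range of radii suggest the order $d$. If $\varphi$ is acute, at least $d+2$ balls are needed (Proposition~\ref{prop:reduction}), and for fixed $d$ each ball fills almost half of the sphere when $\varphi$ is close to $\pi/2$; the resulting lower bound $(d+2)\gamma_d(\varphi)$ tends to $(d+2)/2$. If $\varphi$ is small, the sphere looks flat at the scale of the balls, and a short Euclidean computation (Section~\ref{sec:flat}) produces the factor $(d+1)e^{-3/2}$. The difficulty is to obtain one constant for all radii in between, where a ball is a tiny part of the sphere and yet far from flat. The answer is yes.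 Let $Q(1)=\frac1{\sqrt{2\pi}}\int_1^\infty e^{-x^2/2}\,dx$.

\begin{theorem}\label{thm:main}
\begin{enumerate}
\item[(a)] For every $d\ge2$ and $\varphi\in(0,\pi/2)$, every covering of $S^d$ by spherical balls of radius $\varphi$ has density at least $d/300$.
\item[(b)] Every absolute constant $c$ for which \textup{(a)} holds with $cd$ in place of $d/300$ satisfies $c\le2Q(1)<0.3174$. In particular, the order $d$ is best possible uniformly in $\varphi$.
\item[(c)] For radius $\pi/2$ there is no such constant $c>0$.
\end{enumerate}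
\end{theorem}

\begin{theorem}[small radii]\label{thm:small}
Let $h_*=\frac{1+\sqrt{13}}6\approx0.7676$. If $\cos\varphi\ge h_*$, every covering of $S^d$ by balls of radius $\varphi$ has density at least
\[
(d+1)\exp\Big(-\Big(1+\frac{\tan^2\varphi}{d}\Big)\Big(1+\frac1{2\cos\varphi}\Big)-\frac12\tan^2\varphi\Big),
\]
which tends to $(d+1)e^{-3/2}$ as $\varphi\to0$.
\end{theorem}

Both lower bounds come from inequalities about a single simplex. Let $\omega$ be the standard measure on unit spheres of dimension $d-1$. In geodesic polar coordinates $y=x\cos\theta+u\sin\theta$ about a point $x\in S^d$, with $u\perp x$ a unit vector and $0\le\theta\le\pi$, the volume element is $dV=\sin^{d-1}\theta\,d\theta\,d\omega(u)$. Thus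
\[
V(B(x,r))=\omega(S^{d-1})\,G(r),\qquad G(r)=\int_0^r\sin^{d-1}\theta\,d\theta .
\]
Let $v_0,\dots,v_d\in S^d$ be linearly independent, and let $e$ be a unit vector with $\langle v_i,e\rangle=\cos\rho$ for all $i$, where $0<\rho<\pi/2$. The \emph{spherical simplex of circumradius $\rho$} with vertices $v_i$ is $T=C\cap S^d$, where $C=\{\sum\lambda_iv_i:\lambda_i\ge0\}$. Let $U_i$ be the set of unit vectors $u\perp v_i$ such that $v_i\cos\theta+u\sin\theta\in T$ for all small $\theta>0$, and put
\[
W_i=\omega(U_i)\,G(\rho).
\]
This is the volume of the sector of $B(v_i,\rho)$ spanned by the angle of $T$ at $v_i$. Throughout, $h=\cos\rho$ and $s=\sin\rho$.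

\begin{theorem}[local inequality]\label{thm:local}
Let $T$ be a spherical simplex of circumradius $\rho\in(0,\pi/2)$, and let $A_\rho=\max(2,4\cos^2\rho)$. Then
\[
\sum_{i=0}^dW_i\ \ge\ \frac{d+1}{2}\exp\Big(-2A_\rho\,\frac{d+\tan^2\rho}{d+1}\Big)\,V(T).
\]
\end{theorem}

The exponent stays bounded as long as $\tan^2\rho=O(d)$, and in the remaining range, $\cos\varphi<2/\sqrt d$, the balls are so large that counting them suffices (Section~\ref{sec:caps}). Section~\ref{sec:reduction} reduces density bounds to local inequalities. Section~\ref{sec:flat} shows the method in Euclidean space, Section~\ref{sec:small} carries it to small spherical simplices, and Section~\ref{sec:local} proves Theorem~\ref{thm:local}. Section~\ref{sec:final} assembles the cases. Theorem~\ref{thm:local} alone already answers the question with $c=1/6000$ (Remark~\ref{rem:6000}); the estimate for small radii improves the constant to $1/300$.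

\section{Large balls and two examples}\label{sec:caps}

The substitution $t=\cos\theta$ gives
\begin{equation}\label{eq:G}
G(r)=\int_{\cos r}^1f(t)\,dt,\qquad f(t)=(1-t^2)^{(d-2)/2},
\end{equation}
and $\gamma_d(\varphi)=G(\varphi)/G(\pi)$. The weight $f$ is close to $e^{-dt^2/2}$, so it lives on the scale $t\sim1/\sqrt d$. A ball is therefore a fixed fraction of the sphere when $\cos\varphi$ is at most of order $1/\sqrt d$.

\begin{lemma}\label{lem:cap}
If $d\ge300$ and $\cos\varphi<2/\sqrt d$, then $\gamma_d(\varphi)>1/300$.
\end{lemma}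

\begin{proof}
Since $1-t^2\le e^{-t^2}$, we have $G(\pi)\le\int_{\mathbb R}e^{-(d-2)t^2/2}\,dt=\sqrt{2\pi/(d-2)}$. The inequality $\ln(1-x)\ge-x-x^2$ holds on $[0,\frac12]$, because $\ln(1-x)+x+x^2$ vanishes at $0$ and has derivative $x(1-2x)/(1-x)\ge0$. Hence
\[
G(\varphi)\ge\int_{2/\sqrt d}^{3/\sqrt d}f(t)\,dt\ge d^{-1/2}\Big(1-\frac9d\Big)^{d/2}\ge d^{-1/2}e^{-4.5-40.5/d}\ge d^{-1/2}e^{-4.635}.
\]
Therefore $\gamma_d(\varphi)\ge e^{-4.635}\sqrt{298/300}\,/\sqrt{2\pi}>0.0038>1/300$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(b)} and \textup{(c)}]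
(b) Let $e_1,\dots,e_{d+1}$ be the standard basis and let $\cos\varphi_d=1/\sqrt{d+1}$. Every unit vector $y$ has a coordinate with $|y_i|\ge1/\sqrt{d+1}$, so the $2(d+1)$ balls $B(\pm e_i,\varphi_d)$ cover $S^d$. Substituting $t=x/\sqrt{d+1}$ in \eqref{eq:G},
\[
\gamma_d(\varphi_d)=\frac{\int_1^\infty f_d(x)\,dx}{\int_{\mathbb R}f_d(x)\,dx},\qquad f_d(x)=\Big(1-\frac{x^2}{d+1}\Big)^{(d-2)/2}\ \text{ for }|x|<\sqrt{d+1},
\]
and $f_d(x)=0$ otherwise. Here $f_d(x)\to e^{-x^2/2}$ pointwise, and $f_d(x)\le e^{-x^2/8}$ for $d\ge3$, because $\frac{d-2}{d+1}\ge\frac14$. By dominated convergence $\gamma_d(\varphi_d)\to Q(1)$. A valid constant satisfies $c\le2(d+1)\gamma_d(\varphi_d)/d$ for all $d$, so $c\le2Q(1)$, and these coverings have density of order $d$. Finally, integrating the alternating series of $e^{-x^2/2}$ over $[0,1]$ gives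
\[
1-2Q(1)\ge\sqrt{2/\pi}\,\Big(1-\frac16+\frac1{40}-\frac1{336}+\frac1{3456}-\frac1{42240}\Big)>0.6826 .
\]

(c) Two opposite closed hemispheres cover $S^d$ with density $1$ in every dimension.
\end{proof}

\section{From a covering to one simplex}\label{sec:reduction}

We first describe a spherical simplex $T$ as seen from its circumcenter $e$ and from a vertex. For $z\in\mathbb R^{d+1}$ let $\lambda_0(z),\dots,\lambda_d(z)$ be the coordinates of $z$ in the basis $v_0,\dots,v_d$; they are linear functions of $z$.

\begin{lemma}\label{lem:geometry}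
\begin{enumerate}
\item[(i)] If $y\in T$, then $\sum_j\lambda_j(y)\le1/h$ and $y\in B(e,\rho)$.
\item[(ii)] There is a continuous function $r_i$ on the compact set $U_i$, with $0<r_i\le2\rho<\pi$, such that
$T=\{v_i\cos\theta+u\sin\theta: u\in U_i,\ 0\le\theta\le r_i(u)\}$.
\item[(iii)] Let $y=v_i\cos\alpha+u\sin\alpha\in T$ with $u\in U_i$ and $\alpha>0$, and let $r=r_i(u)$. Then
\[
\lambda_i(y)=\frac{\sin(r-\alpha)}{\sin r},\qquad \angle\big(v_i,\,y-\lambda_i(y)v_i\big)=r .
\]
\end{enumerate}
\end{lemma}

\begin{proof}
(i) We have $\langle y,e\rangle=h\sum_j\lambda_j(y)$. The left side is at most $1$, which gives the first claim, and $\sum_j\lambda_j(y)\ge|y|=1$ by the triangle inequality, which gives $\langle y,e\rangle\ge h$.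

(ii) Let $u\perp v_i$ be a unit vector, $0<\theta<\pi$ and $y=v_i\cos\theta+u\sin\theta$. Then $\lambda_j(y)=\lambda_j(u)\sin\theta$ for $j\ne i$, and $\lambda_i(y)=\cos\theta+\lambda_i(u)\sin\theta$. So $y\in T$ if and only if $\lambda_j(u)\ge0$ for all $j\ne i$ and $\cot\theta\ge-\lambda_i(u)$. Hence $U_i=\{u:\lambda_j(u)\ge0\text{ for }j\ne i\}$ is compact, and the description of $T$ holds with $r_i(u)\in(0,\pi)$ defined by $\cot r_i(u)=-\lambda_i(u)$ (note that $-v_i\notin T$). The point $z=v_i\cos r_i(u)+u\sin r_i(u)$ and $v_i$ both lie in $B(e,\rho)$ by (i), so $r_i(u)\le2\rho$.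

(iii) We get $\lambda_i(y)=\cos\alpha-\cot r\sin\alpha=\sin(r-\alpha)/\sin r$, and $y-\lambda_i(y)v_i=\frac{\sin\alpha}{\sin r}\,z$.
\end{proof}

For $y\in T\setminus\{v_i\}$ in direction $u$ from $v_i$ we write $r_i(y)=r_i(u)$: it is the length of the arc that starts at $v_i$, passes through $y$ and ends on the opposite facet $\{\lambda_i=0\}$ (Figure~\ref{fig:sector}). By compactness $r_i$ is bounded away from $0$ and $\pi$, so all expectations below that involve $G(r_i)$ are finite.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05]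
\fill[gray!25] (-2,0) -- ++(-25:2) arc (-25:35:2) -- cycle;
\draw[gray] (0,0) circle (2);
\draw[thick] (180:2) -- (-50:2) -- (70:2) -- cycle;
\draw[dashed] (-2,0) -- ++(15:2.981) node[right] {$z$};
\fill (-2,0) ++(15:1.3) circle (1.3pt) node[below] {$y$};
\fill (-2,0) ++(15:2.981) circle (1.3pt);
\fill (0,0) circle (1.3pt) node[below right] {$e$};
\node[left] at (180:2) {$v_0$};
\node[below right] at (-50:2) {$v_1$};
\node[above right] at (70:2) {$v_2$};
\end{tikzpicture}
\caption{A simplex with $d=2$, drawn flat, inside its circumscribed ball of center $e$ and radius $\rho$. The shaded sector at $v_0$ also has radius $\rho$; its volume is $W_0$. For a point $y$ of the simplex, $r_0(y)$ is the length of the dashed segment from $v_0$ through $y$ to the point $z$ on the opposite facet.}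
\label{fig:sector}
\end{figure}

\begin{proposition}\label{prop:reduction}
Let $B(x_1,\varphi),\dots,B(x_n,\varphi)$ cover $S^d$, with $0<\varphi<\pi/2$. Then $n\ge d+2$. Moreover, if $\sum_iW_i(T)\ge\kappa V(T)$ for every spherical simplex $T$ of circumradius at most $\varphi$, then the density is at least $\kappa$.
\end{proposition}

\begin{proof}
Removing repeated centers lowers $n$, so we may assume that the $x_j$ are distinct. Let $P=\operatorname{conv}\{x_1,\dots,x_n\}$. The covering property says that $\max_j\langle u,x_j\rangle\ge\cos\varphi$ for every unit vector $u$. Then $P$ contains the Euclidean ball of radius $\cos\varphi$ about $0$: a point $z\notin P$ is separated from $P$ by a unit vector $u$ with $\langle u,z\rangle>\max_j\langle u,x_j\rangle$, whence $|z|>\cos\varphi$. Since $\varphi$ is acute, $\cos\varphi>0$, so $0$ is an interior point of $P$. Thus $P$ is a polytope of dimension $d+1$, and $n\ge d+2$. Each $x_j$ is an extreme point of the unit ball, hence a vertex of $P$.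

\emph{The simplices.} Every convex polytope can be cut into simplices with disjoint interiors whose vertices are vertices of the polytope: by induction on the dimension, fix a vertex, cut the facets that do not contain it, and take the pyramids with that vertex as apex. Cut each facet of $P$ in this way. Let $F=\operatorname{conv}\{v_0,\dots,v_d\}$ be one of the resulting $d$-simplices, in the facet hyperplane $\langle\cdot,e\rangle=h$ with outer unit normal $e$. Then $h=\max_j\langle e,x_j\rangle\ge\cos\varphi>0$, and $h<1$ because the hyperplane contains more than one point of the sphere. The $v_i$ are affinely independent and their hyperplane misses $0$, so they are linearly independent. The radial projection of $F$ is therefore a spherical simplex $T$ of circumradius $\rho_T=\arccos h\le\varphi$.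

\emph{They tile the sphere.} As $0$ is interior to $P$, each ray from $0$ meets $\partial P$ in exactly one point, so radial projection is a bijection from $\partial P$ onto $S^d$. Hence the simplices $T$ cover $S^d$, and $T\cap T'$ is the projection of $F\cap F'$. For $F\ne F'$ this is a convex set of dimension at most $d-1$, so $V(T\cap T')=0$ and $\sum_TV(T)=V(S^d)$.

\emph{The angles at a center.} If $x_j\in T$, then $x_j\in F$, since $x_j\in\partial P$ is its own preimage under the projection, and $x_j$ is a vertex of $F$, since it is extreme in $P$. Choose $\delta>0$ smaller than the distance from $x_j$ to each $T$ that does not contain it, and smaller than all values of the functions $r_i$ of all the simplices. By Lemma~\ref{lem:geometry}(ii), $B(x_j,\delta)$ is tiled by sectors of radius $\delta$, one for each $T$ with vertex $x_j$. Comparing volumes, the measures $\omega(U)$ of the direction sets at $x_j$ add up to $\omega(S^{d-1})$. Summing over $j$ and using $G(\varphi)\ge G(\rho_T)$,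
\[
n\,V(B(x_1,\varphi))=\sum_T\sum_{i=0}^d\omega(U_i(T))\,G(\varphi)\ge\sum_T\sum_{i=0}^dW_i(T)\ge\kappa V(S^d).\qedhere
\]
\end{proof}

The angle $\omega(U_i)$ and the volume $V(T)$ are both hard to compute. Their ratio, however, is an expectation. Let $\mathbb E_T$ denote expectation for $y$ uniform in $T$.

\begin{lemma}\label{lem:identity}
For every $i$, $\ \dfrac{W_i}{V(T)}=\mathbb E_T\Big[\dfrac{G(\rho)}{G(r_i)}\Big]$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:geometry}(ii), in polar coordinates about $v_i$,
\[
\int_T\frac{G(\rho)}{G(r_i)}\,dV=\int_{U_i}\frac{G(\rho)}{G(r_i(u))}\int_0^{r_i(u)}\sin^{d-1}\theta\,d\theta\,d\omega(u)=\omega(U_i)G(\rho).\qedhere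
\]
\end{proof}

For example, if $v_0,\dots,v_d$ are orthonormal, then $h=1/\sqrt{d+1}$ and $r_i\equiv\pi/2$, so $\sum_iW_i/V(T)=(d+1)G(\rho)/G(\pi/2)=2(d+1)\gamma_d(\rho)$, the density of the covering in the proof of Theorem~\ref{thm:main}(b). The task is now visible: show that, on average over the vertices, $G(r_i)$ is typically at most a constant times $G(\rho)$. Each of the $d+1$ vertices then contributes a constant on average, and this is the source of the factor $d$.

\section{The flat model}\label{sec:flat}

Replace $T$ by a Euclidean simplex $F$ with vertices $w_0,\dots,w_d\in\mathbb R^d$ on the sphere $|w|=s$, and let $W_i^{\mathrm{flat}}$ be the volume of the sector of radius $s$ at $w_i$. For $w\in F$ let $u_i$ be the point where the ray from $w_i$ through $w$ meets the opposite facet, and $r_i=|w_i-u_i|$. The function $G(r)$ becomes $r^d/d$, and the proof of Lemma~\ref{lem:identity} gives $W_i^{\mathrm{flat}}/\operatorname{vol}F=\mathbb E[(s/r_i)^d]$ for $w$ uniform in $F$.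

Take first the equilateral triangle with $s=1$. Its height is $\frac32$ and its side is $\sqrt3$. The point $u_i$ is uniform on the opposite side (Lemma~\ref{lem:moments}), so $r_i^2=\frac94+x^2$ with $x$ uniform in $[-\frac{\sqrt3}2,\frac{\sqrt3}2]$, and $\mathbb E r_i^2=\frac94+\frac14=\frac52$. Jensen's inequality, $\mathbb E\Phi(X)\ge\Phi(\mathbb EX)$ for convex $\Phi$, gives $\mathbb E[r_i^{-2}]\ge\frac25$, so the three sectors have total area at least $\frac65\operatorname{vol}F$. The exact ratio is $\frac\pi2\big/\frac{3\sqrt3}4=1.209\ldots$, so little is lost. The same argument works in every dimension and for every inscribed simplex once three moments are known. Write $\operatorname{avg}_i$ for $\frac1{d+1}\sum_{i=0}^d$.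

\begin{lemma}\label{lem:moments}
Let $w_0,\dots,w_d$ be affinely independent vectors of length $s$ in a $d$-dimensional Euclidean space, and let $g=\operatorname{avg}_iw_i$. Let $w=\sum_j\mu_jw_j$ be uniform in their convex hull, with barycentric coordinates $\mu_j$, and let $u_i=(w-\mu_iw_i)/(1-\mu_i)$. Then $u_i$ is uniform in the facet opposite $w_i$, and
\begin{gather*}
\operatorname{avg}_i\mathbb E\langle w_i,u_i\rangle=\frac{(d+1)|g|^2-s^2}d,\qquad \operatorname{avg}_i\mathbb E|u_i|^2=\frac{(d-1)|g|^2+s^2}{d},\\
\mathbb E|w|^2=\frac{(d+1)|g|^2+s^2}{d+2}.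
\end{gather*}
\end{lemma}

\begin{proof}
Write $w=w_i+t(u_i-w_i)$ with $t=1-\mu_i$. In the coordinates $(t,u_i)$ the volume element is a constant times $t^{d-1}\,dt\,du_i$, so $u_i$ is uniform in the facet. For the uniform distribution on a simplex with $k$ vertices, the Dirichlet integral $\mathbb E\prod_j\mu_j^{a_j}=(k-1)!\prod_ja_j!\,/\,(k-1+\sum_ja_j)!$ gives $\mathbb E\mu_j=\frac1k$ and $\mathbb E\mu_j\mu_l=\frac{1+\delta_{jl}}{k(k+1)}$. So a uniform point $p$ of a simplex with vertices $p_1,\dots,p_k$ has
\[
\mathbb Ep=\frac1k\sum_jp_j,\qquad \mathbb E|p|^2=\frac{|\sum_jp_j|^2+\sum_j|p_j|^2}{k(k+1)} .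
\]
With $k=d+1$ this gives the third formula. With $k=d$ and vertex sum $(d+1)g-w_i$ it gives
\[
\mathbb E\langle w_i,u_i\rangle=\frac{(d+1)\langle w_i,g\rangle-s^2}d,\qquad
\mathbb E|u_i|^2=\frac{(d+1)^2|g|^2-2(d+1)\langle w_i,g\rangle+(d+1)s^2}{d(d+1)},
\]
and $\operatorname{avg}_i\langle w_i,g\rangle=|g|^2$.
\end{proof}

Since $r_i^2=s^2-2\langle w_i,u_i\rangle+|u_i|^2$, the lemma yields
\[
\operatorname{avg}_i\mathbb E r_i^2=\Big(1+\frac3d\Big)s^2-\frac{d+3}d\,|g|^2\le\Big(1+\frac3d\Big)s^2 .
\]
Jensen's inequality for the convex decreasing function $x^{-d/2}$, applied jointly to the random point and a uniformly random index $i$, gives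
\[
\frac{\sum_iW_i^{\mathrm{flat}}}{\operatorname{vol}F}\ge(d+1)\Big(1+\frac3d\Big)^{-d/2}\ge(d+1)e^{-3/2}.
\]

Three features carry over to the sphere. First, because of the exponent $d$, the mean of $r_i^2$ must be known up to a relative error $O(1/d)$, which calls for exact moment identities. Second, the average over the vertices is needed: if $w_1,\dots,w_d$ lie within $\varepsilon$ of $-w_0$, then $r_0\ge2s-\varepsilon$, and $W_0^{\mathrm{flat}}/\operatorname{vol}F$ is about $2^{-d}$. Third, asymmetry of the simplex, measured by $|g|^2$, helps.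

\section{Small radii}\label{sec:small}

On the sphere the quantity that is accessible through inner products is $q_i=\cos r_i$, so we view $\ln G$ as a function of the cosine. For $q\in(-1,1)$ let
\[
L(q)=\ln\int_q^1f(t)\,dt,\qquad K=-L'(h)>0 .
\]
By \eqref{eq:G}, $\ln G(r)=L(\cos r)$. Recall that a function $f\ge0$ is \emph{log-concave} if $\ln f$ is concave, with the value $-\infty$ allowed.

\begin{lemma}\label{lem:L}
The function $L$ is concave, and $\dfrac{dh}{s^2}\le K\le\dfrac{dh}{s^2}+\dfrac1h$. Consequently
\begin{equation}\label{eq:tangent}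
\frac{G(\rho)}{G(r_i)}=e^{L(h)-L(q_i)}\ge e^{K(q_i-h)} .
\end{equation}
\end{lemma}

\begin{proof}
Extend $f$ by $0$ to $[1,\infty)$. It is log-concave on $(-1,\infty)$ because $d\ge2$, so for each $t\ge0$ the ratio $f(q+t)/f(q)$ is nonincreasing in $q\in(-1,1)$. Since $-1/L'(q)=\int_0^\infty f(q+t)/f(q)\,dt$, the function $-L'$ is nondecreasing. Thus $L$ is concave and lies below its tangent at $h$, which is \eqref{eq:tangent}. For the bounds on $K$, let $\Psi(t)=-(1-t^2)^{d/2}/(td)$. Then
\[
\Psi'(t)=f(t)\Big[1+\frac{1-t^2}{t^2d}\Big],\qquad \int_h^1\Psi'(t)\,dt=\frac{s^d}{dh},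
\]
and on $[h,1]$ the bracket lies between $1$ and $1+\frac{s^2}{dh^2}$. With $I=\int_h^1f$ we get $I\le\frac{s^d}{dh}\le I\big(1+\frac{s^2}{dh^2}\big)$, and $K=s^{d-2}/I$.
\end{proof}

For small $\rho$ and $r_i\le 2\rho$ we have $K\approx d/\rho^2$ and $h-q_i\approx(r_i^2-\rho^2)/2$, so $K(h-q_i)\approx\frac d2(r_i^2/\rho^2-1)$, as in the flat model. To use Lemma~\ref{lem:moments} we transfer the expectation from $T$ to the flat simplex with the same vertices. This costs a Jacobian factor, which grows with $|g|^2$; the condition $h\ge h_*$ guarantees that the gain from asymmetry pays for it.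

\begin{proposition}\label{prop:smalllocal}
If $h=\cos\rho\ge h_*$, then
\[
\sum_{i=0}^dW_i\ge(d+1)\exp\Big(-\Big(1+\frac{\tan^2\rho}d\Big)\Big(1+\frac1{2h}\Big)-\frac12\tan^2\rho\Big)V(T).
\]
\end{proposition}

\begin{proof}
Write $v_i=he+w_i$ with $w_i\perp e$ and $|w_i|=s$. Let $\eta=\sum_j\mu_jv_j=he+w$ be uniform in $F=\operatorname{conv}\{v_0,\dots,v_d\}$, with expectation $\mathbb E_F$, and let $u_i$ and $g$ be as in Lemma~\ref{lem:moments}. We regard $q_i$ as a function on $F$ through $y=\eta/|\eta|$.

\emph{Transfer to $F$.} The cone with apex $0$ over an element $d\eta$ of $F$ has volume $h\,d\eta/(d+1)$, and also $|\eta|^{d+1}dV/(d+1)$; so $dV=h|\eta|^{-(d+1)}d\eta$. Let $J=(h/|\eta|)^{d+1}$. Then $J\le1$ since $|\eta|^2=h^2+|w|^2$, and $\mathbb E_TX=\mathbb E_F[XJ]/\mathbb E_F[J]\ge\mathbb E_F[XJ]$ for $X\ge0$. Also $\ln J=-\frac{d+1}2\ln\big(1+\frac{|w|^2}{h^2}\big)\ge-\frac{(d+1)|w|^2}{2h^2}$. By Lemma~\ref{lem:identity}, \eqref{eq:tangent} and Jensen's inequality for the exponential, over $i$ and $\eta$ jointly,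
\[
\operatorname{avg}_i\frac{W_i}{V(T)}\ge e^{-D},\qquad D=K\operatorname{avg}_i\mathbb E_F[h-q_i]+\frac{d+1}{2h^2}\,\mathbb E_F|w|^2 .
\]

\emph{A quadratic lower bound for $q_i$.} The point $(\eta-\mu_iv_i)/(1-\mu_i)=he+u_i$ is a positive multiple of $y-\lambda_i(y)v_i$, so by Lemma~\ref{lem:geometry}(iii)
\[
q_i\sqrt{h^2+|u_i|^2}=\langle v_i,he+u_i\rangle=h^2+b_i,\qquad b_i=\langle w_i,u_i\rangle .
\]
We claim that $q_i\ge h+\frac{b_i}h-\frac{|u_i|^2}{2h^2}$. If $q_i\ge0$, then $\sqrt{h^2+|u_i|^2}\le h+\frac{|u_i|^2}{2h}$ and $q_i\le1$ give $h^2+b_i\le q_ih+\frac{|u_i|^2}{2h}$. If $q_i<0$, then $\sqrt{h^2+|u_i|^2}\ge h$ gives $h^2+b_i\le q_ih$. In both cases divide by $h$.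

\emph{The moments.} By the claim and Lemma~\ref{lem:moments},
\begin{align*}
\operatorname{avg}_i\mathbb E_F[h-q_i]&\le\frac{s^2-(d+1)|g|^2}{dh}+\frac{(d-1)|g|^2+s^2}{2dh^2}\\
&=\frac{s^2}{dh}\Big(1+\frac1{2h}\Big)-\frac{|g|^2}{dh}\Big[d\Big(1-\frac1{2h}\Big)+1+\frac1{2h}\Big].
\end{align*}
The bracket is positive because $h>\frac12$. Multiply by $K$, using the upper bound of Lemma~\ref{lem:L} in the first term and the lower bound in the second. In the second part of $D$ use $\frac{d+1}{d+2}\le1$ and $\frac{(d+1)^2}{d+2}=d+\frac1{d+2}$. This gives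
\[
D\le\Big(1+\frac{s^2}{dh^2}\Big)\Big(1+\frac1{2h}\Big)+\frac{s^2}{2h^2}+|g|^2\left\{\frac{d+\frac1{d+2}}{2h^2}-\frac{d\big(1-\frac1{2h}\big)+1+\frac1{2h}}{s^2}\right\}.
\]
The inequality $\frac1{2h^2}\le\big(1-\frac1{2h}\big)/s^2$ reads $1-h^2\le2h^2-h$, that is $3h^2-h-1\ge0$, that is $h\ge h_*$. It handles the terms in braces that are proportional to $d$, and it also implies $\frac1{2(d+2)h^2}\le\big(1+\frac1{2h}\big)/s^2$, which handles the rest. So the braces are nonpositive, and $s^2/h^2=\tan^2\rho$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:small}]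
A simplex of circumradius $\rho\le\varphi$ has $h\ge\cos\varphi\ge h_*$. The bound of Proposition~\ref{prop:smalllocal} decreases as the radius grows, because $\tan^2$ and $1/\cos$ increase on $(0,\pi/2)$; so it is at least the same expression at $\varphi$. Apply Proposition~\ref{prop:reduction}.
\end{proof}

\section{The local inequality for all radii}\label{sec:local}

For $h<h_*$ the terms in braces that are proportional to $d$ have positive sum, and the bound on $D$ may grow linearly in $d$. We therefore stay on the sphere and look for an exact moment identity for the uniform distribution on $T$ itself. For $y\in T$ put $\lambda_i=\lambda_i(y)$, $a_i=\langle v_i,y\rangle$ and $\ell_i=\mathbb E_T\lambda_i>0$.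

The tool is the Gaussian measure on the cone. Let $Y$ have density proportional to $e^{-|z|^2/2}$ on $C$. In polar form $Y=Ry$ the measure is proportional to $e^{-R^2/2}R^d\,dR\,dV(y)$ on $(0,\infty)\times T$. So $y$ is uniform in $T$, independent of $R$, and $R$ has the law of the norm of a standard Gaussian vector in $\mathbb R^{d+1}$; in particular $\mathbb ER^2=d+1$. On the other hand, the coordinate vector $\lambda(Y)$ has density proportional to $e^{-\lambda^{\mathsf T}M\lambda/2}$ on the orthant $(0,\infty)^{d+1}$, where $M=(\langle v_i,v_j\rangle)$ is the positive definite Gram matrix. The domain is now a product, which allows integration by parts in one variable.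

\begin{lemma}\label{lem:moment}
$\mathbb E_T[\lambda_ia_i]=\frac1{d+1}$ for every $i$.
\end{lemma}

\begin{proof}
Let $\phi(\lambda)=e^{-\lambda^{\mathsf T}M\lambda/2}$ and $z=\sum_j\lambda_jv_j$. Then $\partial\phi/\partial\lambda_i=-(M\lambda)_i\,\phi=-\langle v_i,z\rangle\phi$. With the other coordinates fixed,
\[
\int_0^\infty\lambda_i\langle v_i,z\rangle\,\phi\,d\lambda_i=-\big[\lambda_i\phi\big]_0^\infty+\int_0^\infty\phi\,d\lambda_i=\int_0^\infty\phi\,d\lambda_i .
\]
Hence $\mathbb E[\lambda_i(Y)\langle v_i,Y\rangle]=1$. Both factors are linear in $Y=Ry$, so the left side equals $\mathbb ER^2\cdot\mathbb E_T[\lambda_ia_i]$.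
\end{proof}

Pointwise $\sum_i\lambda_ia_i=|y|^2=1$; the lemma says that this sum is shared equally among the vertices in expectation, whatever the shape of $T$. The factor $\lambda_i$ is what removes the boundary term at $\lambda_i=0$, so the identity computes the mean of $a_i$ for the measure weighted by $\lambda_i$ and not for the uniform one. We will change to that measure. Two things must then be controlled: the cost of the change of measure, and the difference between $a_i$ and the quantity $q_i$ that we need. The first is bounded through log-concavity. We use Pr\'ekopa's theorem \cite{Pre71,Pre73}: if $\Phi(x,z)$ is a log-concave function on $\mathbb R^m\times\mathbb R^k$, integrable in $z$, then $x\mapsto\int\Phi(x,z)\,dz$ is log-concave.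

\begin{lemma}\label{lem:second}
$\mathbb E_T\lambda_i^2\le2\ell_i^2$ for every $i$.
\end{lemma}

\begin{proof}
The density of $\lambda(Y)$, extended by $0$ outside the orthant, is log-concave. By Pr\'ekopa's theorem $X=\lambda_i(Y)$ has a log-concave density $p$ on $(0,\infty)$. We show that $\mathbb EX^2\le2m^2$, where $m=\mathbb EX$, by comparing $p$ with the exponential density $p_0(x)=m^{-1}e^{-x/m}$, which has mass $1$, mean $m$ and second moment $2m^2$. Note that $\int(x-x_1)(p-p_0)\,dx=0$ for every $x_1$.

Since $\ln p_0$ is affine, $\ln p-\ln p_0$ is concave, and $N=\{p>p_0\}$ is an interval. If $N$ is null, then $p\le p_0$ almost everywhere, and equal masses force $p=p_0$ almost everywhere. If $N$ is unbounded with left endpoint $x_1$, then $(x-x_1)(p-p_0)$ is nonnegative on $(0,\infty)$ and positive on $(x_1,\infty)$, which contradicts the vanishing of its integral. Otherwise $N$ has endpoints $0\le x_1<x_2<\infty$, and $(x-x_1)(x-x_2)(p_0-p)\ge0$ almost everywhere: both $(x-x_1)(x-x_2)$ and $p_0-p$ are negative inside $N$ and nonnegative outside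 its closure. Integrating, the terms of degree at most one drop out, and $\int x^2(p_0-p)\,dx\ge0$.

Since $X=R\lambda_i(y)$ with independent factors, $\mathbb ER^2\cdot\mathbb E_T\lambda_i^2\le2(\mathbb ER)^2\ell_i^2\le2\,\mathbb ER^2\cdot\ell_i^2$.
\end{proof}

The difference $a_i-q_i$ is a planar quantity. It vanishes on the facet opposite $v_i$, as does $\lambda_i$, and the next lemma compares the two. Since $K$ is of order $dh/s^2$ when $\tan^2\rho=O(d)$, we can afford an error of order $s^2/(dh)$ in $q_i$; the lemma gives this on average, because $\operatorname{avg}_i\lambda_i\le\frac1{(d+1)h}$.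

\begin{lemma}\label{lem:planar}
In the interior of $T$, $\ a_i-q_i\le A_\rho s^2\lambda_i$.
\end{lemma}

\begin{proof}
Let $r=r_i(y)$ and $\alpha=\angle(v_i,y)\in(0,r)$. We have $a_i-q_i=\cos\alpha-\cos r=2\sin\frac{r+\alpha}2\sin\frac{r-\alpha}2$, and $\lambda_i=2\sin\frac{r-\alpha}2\cos\frac{r-\alpha}2/\sin r$ by Lemma~\ref{lem:geometry}(iii). So $a_i-q_i=\lambda_i\psi(\alpha)$, where
\[
\psi(\alpha)=\sin r\,\frac{\sin\frac{r+\alpha}2}{\cos\frac{r-\alpha}2},\qquad
(\ln\psi)'(\alpha)=\frac12\cot\frac{r+\alpha}2-\frac12\tan\frac{r-\alpha}2=\frac{\cos r}{2\sin\frac{r+\alpha}2\cos\frac{r-\alpha}2}.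
\]
The denominator is positive as $0<\alpha<r<\pi$, so $\psi$ is monotone in the direction given by the sign of $\cos r$. Recall that $r\le2\rho$.
If $\rho<\pi/4$, then $r<\pi/2$ and $\psi\le\psi(r)=\sin^2r\le\sin^22\rho=4h^2s^2$.
If $\rho\ge\pi/4$ and $r\le\pi/2$, then $\psi\le\sin^2r\le1\le2s^2$.
If $r\ge\pi/2$, then $\psi\le\psi(0)=\sin r\tan\frac r2=2\sin^2\frac r2\le2s^2$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:local}]
Let $\mathbb E_i$ be expectation for the probability measure on $T$ with density $\lambda_i/\ell_i$ with respect to the uniform one. By Lemma~\ref{lem:identity}, \eqref{eq:tangent} and Jensen's inequality for the exponential,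
\[
\frac{W_i}{V(T)}\ge\mathbb E_T\big[e^{K(q_i-h)}\big]=\mathbb E_i\Big[\frac{\ell_i}{\lambda_i}e^{K(q_i-h)}\Big]\ge\exp\Big(-\mathbb E_i\ln\frac{\lambda_i}{\ell_i}+K\,(\mathbb E_iq_i-h)\Big);
\]
the logarithm is integrable because $\lambda_i\ln\lambda_i$ is bounded on $T$. By concavity of the logarithm and Lemma~\ref{lem:second}, the change of measure costs at most a factor $2$:
\[
\mathbb E_i\ln\frac{\lambda_i}{\ell_i}\le\ln\mathbb E_i\frac{\lambda_i}{\ell_i}=\ln\frac{\mathbb E_T\lambda_i^2}{\ell_i^2}\le\ln2 .
\]
By Lemmas~\ref{lem:planar}, \ref{lem:moment} and \ref{lem:second},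
\[
\mathbb E_iq_i\ge\frac{\mathbb E_T[\lambda_ia_i]}{\ell_i}-A_\rho s^2\,\frac{\mathbb E_T\lambda_i^2}{\ell_i}\ge\frac1{(d+1)\ell_i}-2A_\rho s^2\ell_i .
\]
With $m_i=(d+1)\ell_i$ this reads
\[
\frac{W_i}{V(T)}\ge\frac12\exp\Big(K\Big[\frac1{m_i}-h-\frac{2A_\rho s^2m_i}{d+1}\Big]\Big).
\]
For a single vertex the term $1/m_i-h$ may be negative, and it is multiplied by the large number $K$. On average it has the right sign. Indeed, $\bar m=\operatorname{avg}_im_i=\mathbb E_T\sum_i\lambda_i\le1/h$ by Lemma~\ref{lem:geometry}(i), and $\operatorname{avg}_i(1/m_i)\ge1/\bar m\ge h$ by convexity of $1/x$. Jensen's inequality for the average over $i$ gives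
\[
\operatorname{avg}_i\frac{W_i}{V(T)}\ge\frac12\exp\Big(-\frac{2A_\rho}{d+1}\cdot\frac{Ks^2}{h}\Big),
\]
and $Ks^2/h\le d+\tan^2\rho$ by Lemma~\ref{lem:L}.
\end{proof}

\section{Proof of the linear bound}\label{sec:final}

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(a)}]
For $d\le300$ the claim follows from the fact that every density is at least $1$. Let $d>300$. If $\cos\varphi<2/\sqrt d$, then $n\ge d+2$ by Proposition~\ref{prop:reduction} and $\gamma_d(\varphi)>1/300$ by Lemma~\ref{lem:cap}, so the density exceeds $d/300$.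

Let $\cos\varphi\ge2/\sqrt d$, and let $T$ be a simplex of circumradius $\rho\le\varphi$, so that $h\ge2/\sqrt d$. We show that $\sum_iW_i\ge\frac{d+1}{2e^5}V(T)$. Let $E=2A_\rho\frac{d+\tan^2\rho}{d+1}$ be the negative of the exponent in Theorem~\ref{thm:local}.
\begin{itemize}
\item If $h^2\le\frac12$, then $A_\rho=2$ and $\tan^2\rho\le h^{-2}\le d/4$, so $E\le4\cdot\frac{5d/4}{d+1}<5$.
\item If $\frac12\le h^2\le0.59$, then $A_\rho=4h^2$ and $s^2\le\frac12$, so $E=\frac{8(h^2d+s^2)}{d+1}\le4.72+\frac4{300}<5$.
\item If $h^2\ge0.59$, then $h^2>h_*^2=\frac{14+2\sqrt{13}}{36}\approx0.5892$, and Proposition~\ref{prop:smalllocal} applies with $\tan^2\rho\le\frac{0.41}{0.59}<0.7$ and $\frac1{2h}<0.652$. The negative of its exponent is less than $1.003\cdot1.652+0.35<2.1$, and $e^{-2.1}>\frac1{2e^5}$.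
\end{itemize}
By Proposition~\ref{prop:reduction} the density is at least $\frac{d+1}{2e^5}>\frac d{300}$, since $2e^5<297$.
\end{proof}

\begin{remark}\label{rem:6000}
Proposition~\ref{prop:smalllocal} is needed only for the value of the constant. For all $h^2\ge\frac12$ we have $E=\frac{8(h^2d+s^2)}{d+1}\le8$. Using this in place of the last two cases, the same proof gives density at least $\frac{d+1}{2e^8}>\frac d{6000}$ when $\cos\varphi\ge2/\sqrt d$, since $2e^8<5963$. So Theorem~\ref{thm:local}, Proposition~\ref{prop:reduction} and Lemma~\ref{lem:cap} show that every covering of $S^d$ by equal balls of acute radius has density at least $d/6000$.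
\end{remark}

\begin{thebibliography}{9}
\bibitem{Pre71} Pr\'ekopa, \emph{Acta Sci. Math.}, 1971.
\bibitem{Pre73} Pr\'ekopa, \emph{Acta Sci. Math.}, 1973.
\end{thebibliography}
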